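\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{fact}[theorem]{Fact}
\newtheorem*{thmA}{Theorem A}
\newtheorem*{thmB}{Theorem B}
\newtheorem*{thmC}{Theorem C}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Exponentially small solutions of $D_\tau D_\tau^*$\\ and isolated zeros of $\Delta P$}


\begin{abstract}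
Let $P$ be real-analytic and subharmonic on a connected open subset of $\mathbb C$, with $\Delta P\not\equiv0$, and let $D_\tau=e^{-\tau P}\circ\bar\partial\circ e^{\tau P}$. We prove the conjecture that solutions of $D_\tau D_\tau^*u=0$ are exponentially small as $\tau\to\infty$ if and only if all zeros of $\Delta P$ are isolated. We also prove a pointwise version. At a smooth curve on which $\Delta P$ vanishes to order $m$ we find the true size of the largest normalized solutions: it is $e^{-\tau^{1/(m+2)}}$, up to constants in the exponent and in front. The large solutions live along a curve of zeros; they come from the complex zeros of the entire function $\int_{\mathbb R} e^{-2X^{m+2}+2\zeta X}\,dX$.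
\end{abstract}

\section{The question and the answer}

\subsection{The operators}

Let $\Omega\subset\mathbb C$ be a connected open set and let $P:\Omega\to\mathbb R$ be real-analytic and subharmonic. Put
\[
F:=\Delta P\ge0,\qquad \mathcal Z:=\{z\in\Omega: F(z)=0\},
\]
and assume throughout that $F\not\equiv0$. With $\bar\partial=\frac12(\partial_x+i\partial_y)$ and $\partial=\frac12(\partial_x-i\partial_y)$ define, for $\tau\ge1$,
\[
D_\tau=e^{-\tau P}\circ\bar\partial\circ e^{\tau P}=\bar\partial+\tau P_{\bar z},\qquad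
D_\tau^*=-\partial+\tau P_z,\qquad A_\tau:=D_\tau D_\tau^* .
\]
Here $D_\tau^*$ is the formal adjoint of $D_\tau$ for $\langle f,g\rangle=\int f\bar g$ (Lebesgue measure). Norms without a label are $L^2$ norms. Neighborhoods of points are open unless they are called compact.

These operators model $\bar\partial_b$ on the hypersurface $\{\operatorname{Im}w=P(z)\}$ in $\mathbb C^2$ after a partial Fourier transform in $t=\operatorname{Re}w$ with dual variable $\tau$; the points with $\Delta P(z)\ne0$ are those where the hypersurface is strictly pseudoconvex. For fixed $\tau$ the operator $A_\tau$ is elliptic with smooth coefficients and principal part $-\frac14\Delta$, so distribution solutions of $A_\tau u=f$ with $f$ smooth are smooth. The question is what happens as $\tau\to\infty$.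

\begin{definition}\label{def:small}
Solutions of $D_\tau D_\tau^*$ are \emph{exponentially small} if for every open $U\subset\Omega$ and every compact $K\subset U$ there are $C<\infty$ and $\varepsilon>0$ such that, for all $\tau\ge1$ and all $u$ with $D_\tau D_\tau^*u=0$ on $U$ and $\|u\|_{L^2(U)}\le1$,
\begin{equation}\label{eq:def}
\sup_K|u|\le Ce^{-\varepsilon\tau}.
\end{equation}
They are \emph{exponentially small near a point} $z$ if this holds for all sufficiently small neighborhoods $U$ of $z$ and suitable compact sets $K\subset U$ containing a neighborhood of $z$.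
\end{definition}

A function of $t$ whose Fourier transform is $O(e^{-\varepsilon|\tau|})$ extends holomorphically to the strip $|\operatorname{Im}t|<\varepsilon$. So \eqref{eq:def} is, on the Fourier side, a statement of analytic regularity.

\subsection{Which answer to expect}

Integration by parts gives, for $\varphi\in C_c^\infty(\Omega)$ (see \eqref{eq:energy} below),
\[
\|D_\tau^*\varphi\|^2=\|D_\tau\varphi\|^2+\frac\tau2\int\Delta P\,|\varphi|^2 .
\]
So $\langle A_\tau\varphi,\varphi\rangle=\|D_\tau^*\varphi\|^2$ is large where $\Delta P>0$, and solutions should be small there. Used with exponential weights (Lemma~\ref{lem:agmon}), this identity yields decay like $e^{-c\sqrt\tau}$ only. The rate $e^{-\varepsilon\tau}$ uses the analyticity of $P$: $\bar\partial_b$ is relatively analytic hypoelliptic at strictly pseudoconvex points, and this known result has the following consequence, which we use as given.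

\begin{fact}\label{fact}
Solutions of $D_\tau D_\tau^*$ are exponentially small near every $z$ with $\Delta P(z)\ne0$.
\end{fact}

At the opposite extreme, suppose $\Delta P\equiv0$, a case excluded by our hypothesis. Near any point $P=\operatorname{Re}k$ with $k$ holomorphic, and $u=e^{i\tau\operatorname{Im}k}$ satisfies $D_\tau^*u=0$ and $|u|=1$, so there is no decay at all.

Between these extremes lie the zeros of $\Delta P$. A zero is called isolated if it is not an accumulation point of $\mathcal Z$. An isolated zero can be enclosed by a circle on which Fact~\ref{fact} applies. Since $|u|^2$ turns out to be subharmonic, smallness on the circle passes to the disc, however degenerate the zero. A curve of zeros cannot be enclosed in this way, and one may guess that solutions leak along it. It is conjectured in \cite[Conjecture 3.4]{book} that solutions of $D_\tau D_\tau^*$ are exponentially small if and only if all zeros of $\Delta P$ are isolated. We show that this is true.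

\begin{thmA}
Solutions of $D_\tau D_\tau^*$ are exponentially small if and only if all zeros of $\Delta P$ are isolated.
\end{thmA}

\begin{thmB}
Solutions are exponentially small near $z\in\Omega$ if and only if $z$ is not an accumulation point of $\mathcal Z$. If $z$ is an accumulation point of $\mathcal Z$, the estimate \eqref{eq:def} fails for every sufficiently small neighborhood $U$ of $z$ and every compact $K\subset U$ containing a neighborhood of $z$.
\end{thmB}

\begin{thmC}
Suppose that near $p\in\mathcal Z$ we have $\Delta P=\rho^mh$ with $\rho,h$ real-analytic and real-valued, $\rho(p)=0$, $d\rho(p)\ne0$, $h>0$, and $m\ge2$ even. Then for every sufficiently small neighborhood $U$ of $p$ and every compact $K\subset U$ containing a neighborhood of $p$ there are $c,C,c',C'>0$ such that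
\[
c\,e^{-C\tau^{1/(m+2)}}\le\sup\bigl\{\sup\nolimits_K|u|: D_\tau D_\tau^*u=0\text{ on }U,\ \|u\|_{L^2(U)}\le1\bigr\}\le C'e^{-c'\tau^{1/(m+2)}},
\]
the upper bound for all $\tau\ge1$, the lower bound for all large $\tau$.
\end{thmC}

There is no analogue of the lower bound for $m=0$: then $\Delta P(p)\neq0$, and Fact~\ref{fact} gives decay $e^{-\varepsilon\tau}$, far below $e^{-C\tau^{1/2}}$. Section~\ref{sec:model} shows what changes between $m=0$ and $m=2$. In the proofs of the theorems, Fact~\ref{fact} is used only for the ``if'' parts of Theorems A and B (Section~\ref{sec:isolated}).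

\subsection{Plan}

Section~\ref{sec:model} treats $P=x^{2n}$ by hand; it contains the main idea. Section~\ref{sec:id} collects the identities we need, and Section~\ref{sec:isolated} treats isolated zeros. In Section~\ref{sec:normal} we bring $P$, near an arc of zeros of order $m=2n-2$, to the form $x^{2n}(1+O(x))$ by a conformal map and the subtraction of a harmonic function. Section~\ref{sec:perturb} perturbs the model solution to an exact one. Sections~\ref{sec:A}, \ref{sec:B} and \ref{sec:C} prove the three theorems.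

\section{The model $P=x^{2n}$}\label{sec:model}

Let $n\ge1$ and $P=x^{2n}$ on $\mathbb C$, so that $\Delta P=2n(2n-1)x^{2n-2}$. Put
\[
\lambda=\tau^{1/2n},\qquad Z=X+iY=\lambda z .
\]
Since $\tau P_{\bar z}=\tau nx^{2n-1}=\lambda nX^{2n-1}$, we have $D_\tau=\lambda D_0$ and $D_\tau^*=\lambda D_0^*$, where
\begin{equation}\label{eq:D0}
D_0=\bar\partial_Z+nX^{2n-1},\qquad D_0^*=-\partial_Z+nX^{2n-1},\qquad A_0:=D_0D_0^* .
\end{equation}
The parameter has disappeared from the operator: a solution $w$ of $A_0w=0$ on $\mathbb C$ yields solutions $u_\tau(z)=w(\lambda z)$ for all $\tau$. Any solution $w\not\equiv0$ with $|w|\le Ce^{C|Z|}$ therefore contradicts exponential smallness if $n\geq 1$: on a bounded set $|u_\tau|\le Ce^{C'\tau^{1/2n}}$, where $\frac1{2n}<1$, while the supremum of $|u_\tau|$ over any fixed neighborhood of $0$ does not tend to zero.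

We look for $w=e^{i\zeta Y}f(X)$ with $\zeta\in\mathbb C$. As $\partial_Y$ acts as $i\zeta$,
\begin{equation}\label{eq:L}
A_0(e^{i\zeta Y}f)=e^{i\zeta Y}\mathcal L(\zeta)f,\qquad
\mathcal L(\zeta)=-\tfrac14(\partial_X+\Phi_\zeta')(\partial_X-\Phi_\zeta'),\qquad \Phi_\zeta(X)=X^{2n}-\zeta X .
\end{equation}
The equation $\mathcal L(\zeta)f=0$ can be solved by two integrations. Let
\[
N(\zeta)=\int_{\mathbb R}e^{-2X^{2n}+2\zeta X}\,dX=\int_{\mathbb R}e^{-2\Phi_\zeta}\,dX ,
\]
an entire function of $\zeta$.

\begin{lemma}\label{lem:ode}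
The equation $\mathcal L(\zeta)f=0$ has a nonzero solution in $L^2(\mathbb R)$ if and only if $N(\zeta)=0$. In that case $f=e^{\Phi_\zeta}\int_{-\infty}^Xe^{-2\Phi_\zeta}$ is such a solution, it satisfies $|f|+|f'|\le Ce^{-X^{2n}/2}$, and it does not vanish identically on any open interval.
\end{lemma}

\begin{proof}
Write $\Phi=\Phi_\zeta$. The solutions of $(\partial_X+\Phi')g=0$ are $g=ce^{-\Phi}$, and $(\partial_X-\Phi')f=ce^{-\Phi}$ means $(e^{-\Phi}f)'=ce^{-2\Phi}$. So the general solution is
\[
f=e^{\Phi}\Bigl(b+c\int_{-\infty}^Xe^{-2\Phi}\Bigr),\qquad b,c\in\mathbb C .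
\]
Let $\Phi_r=\operatorname{Re}\Phi=X^{2n}-(\operatorname{Re}\zeta)X$, so $|e^{\pm\Phi}|=e^{\pm\Phi_r}$. For $X$ so large that $2\Phi_r'\ge1$ on $[X,\infty)$,
\[
\Bigl|\int_X^\infty e^{-2\Phi}\Bigr|\le\int_X^\infty2\Phi_r'e^{-2\Phi_r}=e^{-2\Phi_r(X)},\qquad\text{so}\qquad \Bigl|e^{\Phi}\int_X^\infty e^{-2\Phi}\Bigr|\le e^{-\Phi_r(X)} .
\]
For $X$ so negative that $-2\Phi_r'\ge1$ on $(-\infty,X]$, the same computation with $-2\Phi_r'$ gives $|e^{\Phi}\int_{-\infty}^Xe^{-2\Phi}|\le e^{-\Phi_r(X)}$. Since $\Phi_r\to+\infty$ at both ends, $f$ is square integrable at $-\infty$ exactly when $b=0$. If $b=0$, then $f=e^\Phi\bigl(cN(\zeta)-c\int_X^\infty e^{-2\Phi}\bigr)$, which is square integrable at $+\infty$ exactly when $cN(\zeta)=0$. This proves the equivalence.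

If $N(\zeta)=0$, take $b=0$, $c=1$. Then $|f|\le e^{-\Phi_r}$ for large $|X|$, and $f'=\Phi'f+e^{-\Phi}$. Since $e^{-\Phi_r}$ times a polynomial is $O(e^{-X^{2n}/2})$, the stated bound follows. Finally $f'-\Phi'f=e^{-\Phi}$ has no zeros, so $f$ vanishes on no interval.
\end{proof}

If $N(\zeta)\ne0$, every nonzero $f$ grows at one end at least like $e^{\Phi_r}$, that is, to leading order like $e^{X^{2n}}=e^{\tau x^{2n}}$. Normalizing $u_\tau$ on a fixed neighborhood of $0$ then costs a factor $e^{-\varepsilon\tau}$, and such a solution is no obstacle to \eqref{eq:def}. So we need zeros of $N$. For $n=1$,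
\[
N(\zeta)=e^{\zeta^2/2}\int_{\mathbb R}e^{-2(X-\zeta/2)^2}dX=\sqrt{\pi/2}\;e^{\zeta^2/2}
\]
has none, in agreement with Fact~\ref{fact}, since here $\Delta P=2$. For $n\ge2$ the picture changes.

\begin{lemma}\label{lem:N}
Let $n\ge2$. Then $N$ has infinitely many zeros, none of them real, and $N(\bar\zeta)=\overline{N(\zeta)}$.
\end{lemma}

\begin{proof}
The symmetry, and the positivity of $N$ on $\mathbb R$, are clear from the integral. Since $2|\zeta||X|\le X^{2n}+C|\zeta|^{2n/(2n-1)}$,
\[
|N(\zeta)|\le N(\operatorname{Re}\zeta)\le C\exp\bigl(C|\zeta|^{2n/(2n-1)}\bigr),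
\]
so $N$ has order at most $2n/(2n-1)\le4/3<2$. By Hadamard's theorem, an entire function of order less than $2$, not identically zero, with finitely many zeros has the form $p_1e^{p_2}$ with polynomials $p_1,p_2$ and $\deg p_2\le1$. If $N$ were of this form, then $|N(\xi)|\le Ce^{C|\xi|}$ on $\mathbb R$ for some $C$. But for $\xi>0$ and every $B>0$, integration over $[B,B+1]$ alone gives $N(\xi)\ge e^{2B\xi-2(B+1)^{2n}}$. With $B>C$ and $\xi\to\infty$ this is a contradiction.
\end{proof}

For $n\ge2$ we fix once and for all a zero $\zeta_0$ of $N$ with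
\[
a_0:=\operatorname{Im}\zeta_0>0
\]
(it exists by Lemma~\ref{lem:N}), and put
\begin{equation}\label{eq:w0}
w_0(X,Y)=e^{i\zeta_0Y}f_0(X),\qquad f_0=e^{\Phi_{\zeta_0}}\int_{-\infty}^Xe^{-2\Phi_{\zeta_0}},\qquad |w_0|=e^{-a_0Y}|f_0(X)| .
\end{equation}
By Lemma~\ref{lem:ode}, $A_0w_0=0$ and $|f_0|+|f_0'|\le Ce^{-X^{2n}/2}$. This already settles the model.

\begin{proposition}\label{prop:model}
Let $P=x^{2n}$, $n\ge2$. If $U\ni0$ is open and bounded and $K\subset U$ is a compact set containing a neighborhood of $0$, then for large $\tau$ there is $u$ with $D_\tau D_\tau^*u=0$ on $U$, $\|u\|_{L^2(U)}\le1$ and $\sup_K|u|\ge ce^{-C\tau^{1/2n}}$, with $c,C>0$ independent of $\tau$.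
\end{proposition}

\begin{proof}
Let $u_\tau(z)=w_0(\lambda z)$. On $U$ we have $|u_\tau|\le Ce^{C\lambda}$. For large $\tau$ the disc $|z|\le1/\lambda$ lies in $K$, and the supremum of $|u_\tau|$ over it is $\sup_{|Z|\le1}|w_0|>0$, since $f_0$ vanishes on no interval. Divide $u_\tau$ by $\|u_\tau\|_{L^2(U)}\le C'e^{C\lambda}$.
\end{proof}

So for $P=x^4$ solutions are exponentially small near every point off the imaginary axis (by Fact~\ref{fact}) but not near points on it (by Proposition~\ref{prop:model} and translation in $y$). In general, $P$ agrees with such a model only to leading order along a curve, and the rest of the paper transplants $w_0$ to this situation. We note for later use that $|w_0|$ decays in one direction of the curve, $Y\to+\infty$, and grows in the other.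

\section{Identities and general estimates}\label{sec:id}

In this section $V\subset\mathbb C$ is open, $Q$ is a real-valued smooth function on $V$, and
\[
D=\bar\partial+Q_{\bar z},\qquad D^*=-\partial+Q_z,\qquad A=DD^* .
\]
The case $Q=\tau P$ gives $D_\tau,D_\tau^*,A_\tau$.

\subsection{Energy identity and subharmonicity}

Since $[\bar\partial,Q_z]=Q_{z\bar z}$ and $[Q_{\bar z},-\partial]=Q_{z\bar z}$,
\begin{equation}\label{eq:comm}
[D,D^*]=2Q_{z\bar z}=\tfrac12\Delta Q,
\end{equation}
and therefore, for $\varphi\in C_c^\infty(V)$,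
\begin{equation}\label{eq:energy}
\|D^*\varphi\|^2=\|D\varphi\|^2+\tfrac12\int\Delta Q\,|\varphi|^2 .
\end{equation}
Because $Q$ is real, $\overline{Q_{\bar z}}=Q_z$, and the terms with $Q$ cancel in the product rules
\begin{equation}\label{eq:product}
\partial(f\bar g)=-(D^*f)\bar g+f\,\overline{Dg},\qquad \bar\partial(f\bar g)=(Df)\bar g-f\,\overline{D^*g}.
\end{equation}

\begin{lemma}\label{lem:sub}
\textup{(i)} If $Au=0$ on $V$, then $\bar\partial\partial|u|^2=|D^*u|^2+|Du|^2+\frac12\Delta Q|u|^2$. In particular, if $\Delta Q\ge0$, then $|u|^2$ is subharmonic.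

\textup{(ii)} If $\Delta Q\ge0$, then $\|\nabla|\varphi|\|^2\le4\|D^*\varphi\|^2$ for $\varphi\in C_c^\infty(V)$.
\end{lemma}

\begin{proof}
(i) By \eqref{eq:product}, $\partial|u|^2=-(D^*u)\bar u+u\overline{Du}$. Applying $\bar\partial$ to the first term gives $-(DD^*u)\bar u+|D^*u|^2=|D^*u|^2$. Applying it to the second gives $|Du|^2-u\,\overline{D^*Du}$, and $D^*Du=Au-\frac12\Delta Q\,u=-\frac12\Delta Q\,u$ by \eqref{eq:comm}.

(ii) A real function $g$ satisfies $|\nabla g|=2|\partial g|$. So, almost everywhere, $2|\varphi||\nabla|\varphi||=2|\partial|\varphi|^2|\le2|\varphi|(|D^*\varphi|+|D\varphi|)$ by \eqref{eq:product}. As $\nabla|\varphi|=0$ almost everywhere on $\{\varphi=0\}$, we get $|\nabla|\varphi||\le|D^*\varphi|+|D\varphi|$ a.e. Now square and use $\|D\varphi\|\le\|D^*\varphi\|$ from \eqref{eq:energy}.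
\end{proof}

\subsection{Weights and cutoffs}

For $a\in\mathbb R$, since $\bar\partial y=\frac i2$ and $\partial y=-\frac i2$,
\begin{equation}\label{eq:Aa}
A_a:=e^{ay}Ae^{-ay}=D_aM_a,\qquad D_a=D-\tfrac{ia}2,\quad M_a=D^*-\tfrac{ia}2 .
\end{equation}
For $a=0$ these are $A$, $D$, $D^*$ themselves. We always write them so, since the subscript $0$ in $D_0,D_0^*,A_0$ is reserved for the model \eqref{eq:D0}. The formal adjoints of $D_a$ and $M_a$ are $M_{-a}$ and $D_{-a}$, so that of $A_a$ is $A_{-a}$. For $\varphi\in C_c^\infty(V)$,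
\begin{equation}\label{eq:ReAa}
\operatorname{Re}\langle A_a\varphi,\varphi\rangle=\operatorname{Re}\langle M_a\varphi,M_{-a}\varphi\rangle=\|D^*\varphi\|^2-\tfrac{a^2}4\|\varphi\|^2,
\end{equation}
because the cross terms add up to $-ia\operatorname{Re}\langle D^*\varphi,\varphi\rangle$, which is imaginary. For a smooth function $\psi$, the rules $M_a(\psi u)=\psi M_au-(\partial\psi)u$ and $D_a(\psi u)=\psi D_au+(\bar\partial\psi)u$ give
\begin{equation}\label{eq:cutcomm}
[A_a,\psi]u=(\bar\partial\psi)M_au-(\partial\psi)D_au-(\bar\partial\partial\psi)u .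
\end{equation}

\begin{lemma}\label{lem:loc}
Let $u$ be smooth on $V$ and $\psi$ real and smooth with $\psi u$ compactly supported in $V$. If $a=0$, or if $\psi$ depends on $x$ only, then
\[
\operatorname{Re}\langle A_a\psi u,\psi u\rangle=\operatorname{Re}\langle A_au,\psi^2u\rangle+\tfrac14\||\nabla\psi|u\|^2 .
\]
\end{lemma}

\begin{proof}
Expand
\begin{align*}
\langle A_a\psi u,\psi u\rangle&=\langle\psi M_au-(\partial\psi)u,\ \psi M_{-a}u-(\partial\psi)u\rangle,\\
\langle A_au,\psi^2u\rangle&=\langle M_au,\ \psi^2M_{-a}u-2\psi(\partial\psi)u\rangle .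
\end{align*}
The first line minus the second is
\[
\langle M_au,\psi(\partial\psi)u\rangle-\langle(\partial\psi)u,\psi M_{-a}u\rangle+\|(\partial\psi)u\|^2,
\]
and $|\partial\psi|^2=\frac14|\nabla\psi|^2$. If $a=0$, the first two terms have the form $c-\bar c$, which is imaginary. If $\psi=\psi(x)$, then $\partial\psi=\frac12\psi'$ is real, and the real part of the first two terms is $\operatorname{Re}\langle(M_a-M_{-a})u,\psi(\partial\psi)u\rangle=\operatorname{Re}\bigl(-ia\int\psi(\partial\psi)|u|^2\bigr)=0$.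
\end{proof}

With $a=0$ and $Au=0$, Lemma~\ref{lem:loc} and \eqref{eq:ReAa} give
\begin{equation}\label{eq:cacc}
\|D^*(\psi u)\|^2=\tfrac14\||\nabla\psi|u\|^2 .
\end{equation}
By mollification of $\psi$ (convergence in $H^1$, supports in a fixed compact set) this holds for all real Lipschitz $\psi$ with compact support in $V$. We use it in two ways. First, let $\Delta Q\ge0$, let $E\subset V$ be compact and $E^\sharp\subset V$ a compact neighborhood of $E$. With a cutoff supported in $E^\sharp$ and equal to $1$ near $E$, \eqref{eq:cacc} and \eqref{eq:energy} yield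
\begin{equation}\label{eq:cacc2}
\|Du\|_{L^2(E)}+\|D^*u\|_{L^2(E)}\le C\|u\|_{L^2(E^\sharp)}\qquad\text{if }Au=0\text{ on }V,
\end{equation}
with $C$ depending only on $E$ and $E^\sharp$. Second, exponential weights turn a lower bound for $\|D^*\varphi\|$ into decay of solutions.

\begin{lemma}\label{lem:agmon}
Let $K_1\subset V$ be compact. There are $C,c>0$, depending only on $V$ and $K_1$, such that the following holds for all $\beta>0$ and all $Q$: if $\|D^*\varphi\|\ge\beta\|\varphi\|$ for all $\varphi\in C_c^\infty(V)$, then every solution $u\in L^2(V)$ of $Au=0$ on $V$ satisfies $\|u\|_{L^2(K_1)}\le Ce^{-c\beta}\|u\|_{L^2(V)}$.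
\end{lemma}

\begin{proof}
For $\beta\le1$ any $c>0$ and $C\ge e^c$ will do, so let $\beta\ge1$. Choose a compact $K'\subset V$ with $K_1\subset\operatorname{int}K'$, a function $\theta\in C_c^\infty(V)$ with $0\le\theta\le1$ and $\theta=1$ near $K'$, and let $d(z)=\operatorname{dist}(z,\mathbb C\setminus\operatorname{int}K')$. Then $|\nabla d|\le1$ a.e., $\nabla d=0$ a.e.\ on $\{d=0\}$, and $d\ge d_0$ on $K_1$ for some $d_0>0$. Put $\psi=\theta e^{\beta d}$. Where $d>0$ we have $\theta=1$, and on $\operatorname{supp}\nabla\theta$ we have $d=0$; hence $|\nabla\psi|^2\le|\nabla\theta|^2+\beta^2\psi^2$ a.e. The lower bound extends by density in $H^1$ to $\varphi=\psi u$, so \eqref{eq:cacc} gives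
\[
\beta^2\|\psi u\|^2\le\|D^*(\psi u)\|^2=\tfrac14\||\nabla\psi|u\|^2\le\tfrac14\||\nabla\theta|u\|^2+\tfrac14\beta^2\|\psi u\|^2 .
\]
Thus $\|\psi u\|\le C\|u\|_{L^2(V)}$, and $\psi\ge e^{\beta d_0}$ on $K_1$.
\end{proof}

Finally we recall how an a priori estimate gives solvability.

\begin{lemma}\label{lem:dual}
Let $T$ be a linear differential operator with smooth coefficients on $V$ and $T^\dagger$ its formal adjoint. If $\|\varphi\|\le C\|T^\dagger\varphi\|$ for all $\varphi\in C_c^\infty(V)$, then for every $g\in L^2(V)$ there is $v\in L^2(V)$ with $Tv=g$ in the sense of distributions and $\|v\|\le C\|g\|$.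
\end{lemma}

\begin{proof}
The functional $T^\dagger\varphi\mapsto\langle\varphi,g\rangle$ on $T^\dagger C_c^\infty(V)$ is well defined with norm at most $C\|g\|$. By the Hahn--Banach and Riesz theorems there is $v$ with $\|v\|\le C\|g\|$ and $\langle T^\dagger\varphi,v\rangle=\langle\varphi,g\rangle$ for all $\varphi\in C_c^\infty(V)$.
\end{proof}

\subsection{Changes of variable and gauge}\label{sec:inv}

\emph{Conformal maps.} Let $z=\Psi(\zeta)$ be biholomorphic, and let $D_{\tau,\zeta},D_{\tau,\zeta}^*$ be the operators built from $P\circ\Psi$ in the variable $\zeta$. By the chain rule $D_\tau=\overline{\Psi'}^{\,-1}D_{\tau,\zeta}$ and $D_\tau^*=\Psi'^{-1}D_{\tau,\zeta}^*$ as formal expressions. Since $\bar\partial$ commutes with the holomorphic factor $\Psi'^{-1}$,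
\begin{equation}\label{eq:conf}
D_\tau D_\tau^*=|\Psi'|^{-2}D_{\tau,\zeta}D_{\tau,\zeta}^*,\qquad \Delta_\zeta(P\circ\Psi)=|\Psi'|^2(\Delta P)\circ\Psi .
\end{equation}
So solutions correspond to solutions. In particular, translations and rotations of the plane are harmless.

\emph{Gauge.} Locally, only $\Delta P$ matters. If $k$ is holomorphic and $\kappa=\operatorname{Im}k$, then $\bar\partial\operatorname{Re}k=-i\bar\partial\kappa$ and $\partial\operatorname{Re}k=i\partial\kappa$. Writing $D_\tau[P]$ for $D_\tau$ built from the potential $P$, we obtain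
\begin{equation}\label{eq:gauge}
D_\tau[P_1+\operatorname{Re}k]=e^{i\tau\kappa}D_\tau[P_1]e^{-i\tau\kappa},\qquad D_\tau^*[P_1+\operatorname{Re}k]=e^{i\tau\kappa}D_\tau^*[P_1]e^{-i\tau\kappa}.
\end{equation}
Solutions correspond by $u\mapsto e^{i\tau\kappa}u$, with $|u|$ unchanged because $\kappa$ is real.

\section{Isolated zeros}\label{sec:isolated}

\begin{proof}[Proof of the ``if'' parts of Theorems A and B]
Let $U\subset\Omega$ be open, and let $p\in U$ be a point that is not an accumulation point of $\mathcal Z$. Choose $\rho>0$ with $\overline{B(p,\rho)}\subset U$ and $\partial B(p,\rho)\cap\mathcal Z=\emptyset$. By Fact~\ref{fact} each point of this circle has a neighborhood $U'\subset U$ and a compact neighborhood $K'\subset U'$ such that $\sup_{K'}|u|\le Ce^{-\varepsilon\tau}\|u\|_{L^2(U')}$ for all solutions $u$ on $U'$. Finitely many of the sets $K'$ cover the circle. By Lemma~\ref{lem:sub}(i), which uses that $P$ is subharmonic, $|u|^2$ is subharmonic, so the maximum principle gives constants $C_p,\varepsilon_p>0$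 with
\begin{equation}\label{eq:disc}
\sup_{B(p,\rho)}|u|\le C_pe^{-\varepsilon_p\tau}\qquad\text{whenever }A_\tau u=0\text{ on }U,\ \|u\|_{L^2(U)}\le1 .
\end{equation}

If all zeros are isolated, no point of $\Omega$ is an accumulation point of $\mathcal Z$, since $\mathcal Z$ is closed in $\Omega$. Then \eqref{eq:disc} holds at every point $p$ of a given compact $K\subset U$ (with $\rho$ depending on $p$), and finitely many of the discs cover $K$. This proves ``if'' in Theorem A. If a point $z$ is not an accumulation point of $\mathcal Z$, then \eqref{eq:disc} with $p=z$, an arbitrary neighborhood $U$ of $z$, and $K$ a closed disc about $z$ of radius less than $\rho$, proves ``if'' in Theorem B.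
\end{proof}

\section{Normal form along a curve of zeros}\label{sec:normal}

\subsection{A branch of zeros}

Near an accumulation point the zero set contains an analytic arc running into that point.

\begin{lemma}\label{lem:branch}
Let $z_0\in\Omega$ be an accumulation point of $\mathcal Z$. After a translation and a rotation taking $z_0$ to $0$, there are $\delta>0$, an even $m\ge2$, and a real-valued function $\gamma_1$ on $(0,\delta)$, given by a convergent power series in $t^{1/q}$ without constant term for some integer $q\ge1$, such that the curve $\gamma(t)=\gamma_1(t)+it$ has the following properties.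

\textup{(i)} On a neighborhood of $\gamma((0,\delta))$ we have $F=(x-\gamma_1(y))^mh$ with $h>0$ real-analytic.

\textup{(ii)} $|\gamma(t)|$ is strictly increasing, and $|\gamma(t)|\to0$ as $t\to0$.
\end{lemma}

\begin{proof}
Take $z_0=0$. Since $\mathcal Z$ is closed in $\Omega$, $F(0)=0$; since $F$ is analytic, $F\not\equiv0$ and $\Omega$ is connected, $F\not\equiv0$ near $0$. Rotate so that $F(x,0)\not\equiv0$ near $x=0$. Let $(x_j,y_j)\to0$ be zeros of $F$ other than $0$. As $F(x,0)$ has an isolated zero at $x=0$, $y_j\ne0$ for large $j$. Replacing $z$ by $-z$ if necessary and passing to a subsequence, we may assume $y_j>0$ for all $j$.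

By Weierstrass preparation, applied to the holomorphic extension of $F$, we have $F=E\cdot W$ near $0$, where $E$ has no zeros and $W(x;y)$ is a monic polynomial in $x$ of degree $d\ge1$ with coefficients analytic in $y$ and $W(x;0)=x^d$. By Puiseux's theorem there is $q\ge1$ with
\[
W(x;s^q)=\prod_{i=1}^d(x-\xi_i(s)),\qquad \xi_i\text{ holomorphic near }0,\quad \xi_i(0)=0 .
\]
For some fixed $i$ and infinitely many $j$ we have $x_j=\xi_i(s_j)$ with $s_j=y_j^{1/q}>0$, $s_j\to0$. The holomorphic function $\xi_i(s)-\overline{\xi_i(\bar s)}$ vanishes at these $s_j$, so it is identically zero, and $\xi_i$ is real on the real axis. Put $\gamma_1(t)=\xi_i(t^{1/q})$, and let $m\geq 1$ be the number of indices $l$ with $\xi_l\equiv \xi_i$. For small $s>0$ the other $\xi_l(s)$ differ from $\xi_i(s)$. So for small $\delta$ we have, near the curve, $F=(x-\gamma_1(y))^mh$ with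
\[
h=E\prod_{\xi_l\not\equiv \xi_i}\bigl(x-\xi_l(y^{1/q})\bigr),
\]
which is analytic there (as $y>0$) and has no zeros on the curve. Since $F$ and $\gamma_1$ are real, $h$ is real off the curve, hence everywhere. Near each point of the curve $h$ has constant sign. Since $F\ge0$ and $F\not\equiv 0$, $m$ is even, and $h>0$ near the curve.

Finally, $|\gamma(t)|^2=t^2+\gamma_1(t)^2$ is a power series in $t^{1/q}$ without constant term that is positive for $t>0$. Its lowest-order coefficient is positive, so it is strictly increasing for small $t$.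
\end{proof}

\subsection{Straightening}

Let $2n:=m+2$, so $n\ge2$. We want coordinates in which $P$ is the model $x^{2n}$ to leading order along an \emph{entire} arc, uniformly. Only conformal coordinates and gauge changes are available (Section~\ref{sec:inv}). We use a conformal map to straighten the arc, a gauge to remove the harmonic part of $P$, and a second conformal map, which preserves the straightened arc, to make the leading coefficient constant.

\begin{lemma}\label{lem:normal}
Let $\gamma$ be an injective real-analytic curve in $\Omega$, defined on a neighborhood of $[t_1,t_2]$, with $\gamma'\ne0$. Suppose that near $\gamma([t_1,t_2])$ we have $F=\rho^mh$ with $\rho,h$ real-analytic and real-valued, $\rho=0$ and $d\rho\ne0$ on $\gamma$, $h>0$, and $m\ge2$ even. Let $t_p\in(t_1,t_2)$. Then there are $L_-,L_+,r_0>0$ and a biholomorphic map $\Psi$ from a neighborhood of $\{|x|\le2r_0,\,-L_-\le y\le L_+\}$ onto an open subset of $\Omega$, which maps $i[-L_-,L_+]$ onto $\gamma([t_1,t_2])$ with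
\[
\Psi(0)=\gamma(t_p),\qquad\Psi(-iL_-)=\gamma(t_2),\qquad\Psi(iL_+)=\gamma(t_1),
\]
such that
\[
P\circ\Psi=\operatorname{Re}k+x^{2n}\bigl(1+x\,b_1(x,y)\bigr),\qquad k\text{ holomorphic},\quad b_1\text{ real-analytic and real}.
\]
\end{lemma}

\begin{proof}
All functions are considered on thin simply connected neighborhoods of the relevant compact segment of the imaginary axis, shrunk as needed.

\emph{Straightening the arc.} Extend $\gamma$ holomorphically to a neighborhood of $[t_1,t_2]$ and put $G(\zeta)=\gamma(t_p+i\zeta)$, so $G(iy)=\gamma(t_p-y)$. Then $G'\ne0$ and $G$ is injective on the segment $i[t_p-t_2,t_p-t_1]$. A local biholomorphism that is injective on a compact set is injective near it: otherwise there are pairs of distinct points with equal images converging to points of the set; the two limits have equal images, so they coincide, against local injectivity. So $G$ is biholomorphic near the segment. Replace $P$ by $P\circ G$. The function $\rho\circ G$ vanishes on $x=0$ with nonzero differential,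 so it is $x$ times a nonvanishing function. As $m$ is even, \eqref{eq:conf} gives $\Delta P=x^m\tilde h$ with $\tilde h>0$.

\emph{Removing the harmonic part.} Let $\alpha(y)=P(0,y)$, $\beta(y)=P_x(0,y)$, extended holomorphically, and
\[
k(\zeta)=\alpha(-i\zeta)+\int_0^\zeta\beta(-i\omega)\,d\omega,\qquad H=\operatorname{Re}k .
\]
On $\zeta=iy$ the integral equals $i\int_0^y\beta$, which is imaginary, so $H=\alpha$ there; and $H_x=\operatorname{Re}k'=\operatorname{Re}(-i\alpha'+\beta)=\beta$. Hence $P-H=\sum_{j\ge2}c_j(y)x^j$. The coefficient of $x^j$ in $\Delta(P-H)=x^m\tilde h$ is $(j+2)(j+1)c_{j+2}+c_j''$. With $c_0=c_1=0$, comparison for $j=0,\dots,m-1$ gives $c_2=\dots=c_{m+1}=0$, and $j=m$ gives $c_{m+2}=\tilde h(0,y)/((m+2)(m+1))>0$. So $P-H=x^{2n}b$ with $b(0,y)>0$.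

\emph{Normalizing the coefficient.} Put $f(\zeta)=i\int_0^{-i\zeta}b(0,t)^{1/2n}\,dt$. Then $f(iy)=i\int_0^yb(0,t)^{1/2n}dt$, so $f$ maps the segment injectively and increasingly into the imaginary axis, and $f'(\zeta)=b(0,-i\zeta)^{1/2n}\ne0$. As before, $f$ is biholomorphic near the segment. In the coordinate $\tilde\zeta=f(\zeta)$ we have $\tilde x=\operatorname{Re}f=x\,\epsilon(x,y)$ with $\epsilon$ analytic and $\epsilon(0,y)=\operatorname{Re}f'(iy)=b(0,y)^{1/2n}$. So $x^{2n}b=\tilde x^{2n}\,b\,\epsilon^{-2n}$, and the analytic function $b\,\epsilon^{-2n}$ equals $1$ on $\tilde x=0$, that is, it has the form $1+\tilde xb_1$. Take $\Psi=G\circ f^{-1}$, $-iL_-=f(i(t_p-t_2))$, $iL_+=f(i(t_p-t_1))$, replace $k$ by $k\circ f^{-1}$, and choose $r_0$ small.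
\end{proof}

\subsection{Extension to the plane and scaling}\label{sec:scaling}

Fix data as in Lemma~\ref{lem:normal} and put
\[
P_1=x^{2n}(1+xb_1),\qquad\kappa=\operatorname{Im}k .
\]
By \eqref{eq:conf} and \eqref{eq:gauge}, solutions $u$ for $P_1$ on an open set give solutions $(e^{i\tau\kappa}u)\circ\Psi^{-1}$ of $A_\tau$ on its image under $\Psi$. To use the Fourier transform we replace $P_1$ by a function on $\mathbb R^2$ that agrees with $P_1$ near the arc, stays close to $x^{2n}$, and still has Laplacian at least $cx^{2n-2}$.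

Fix $0<\ell_-<L_-$, $0<\ell_+<L_+$, a cutoff $\chi_2\in C_c^\infty((-L_-,L_+))$ with $0\le\chi_2\le1$ and $\chi_2=1$ on $[-\ell_-,\ell_+]$, and $\chi_1\in C_c^\infty((-2,2))$ with $0\le\chi_1\le1$ and $\chi_1=1$ on $[-1,1]$. For $0<r\le\min(r_0,1)$ let
\[
\tilde P=x^{2n}(1+\mu)\quad\text{on }\mathbb R^2,\qquad\mu=\chi_1(x/r)\chi_2(y)\,x\,b_1,
\]
so that $\tilde P=P_1$ on the rectangle
\[
\mathcal R=\{|x|<r,\ -\ell_-<y<\ell_+\}.
\]
On $\operatorname{supp}\mu$ we have $|x|\le2r$. Hence, with $C$ independent of $r$, $|\mu|\le C|x|$, $|\nabla\mu|\le C$ and $|\nabla^2\mu|\le C/r$, and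
\[
|\Delta(x^{2n}\mu)|\le C\bigl(|x|^{2n-1}+|x|^{2n}/r\bigr)\le C'r\,x^{2n-2}.
\]
As $\Delta x^{2n}=2n(2n-1)x^{2n-2}$, we can fix $r$ so small that
\begin{equation}\label{eq:Plower}
\Delta\tilde P\ge c_1x^{2n-2}\ \text{ on }\mathbb R^2,\qquad c_1=n(2n-1).
\end{equation}
A smaller $r$ would do as well; in Section~\ref{sec:B} we use this freedom. In particular $\Delta P_1\ge c_1x^{2n-2}$ on $\mathcal R$.

Now scale as in Section~\ref{sec:model}: $\lambda=\tau^{1/2n}$, $Z=X+iY=\lambda z$,
\[
Q(X,Y)=\tau\tilde P(X/\lambda,Y/\lambda)=X^{2n}\bigl(1+\mu(X/\lambda,Y/\lambda)\bigr),\qquad Q_0=X^{2n}.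
\]
Let $D,D^*,A,A_a,D_a,M_a$ be built from $Q$ on $\mathbb R^2_{X,Y}$ as in Section~\ref{sec:id} (with weight $e^{aY}$). The operators $D_0,D_0^*,A_0$ of \eqref{eq:D0} are those built from $Q_0$, and we put $A_{0,a}=e^{aY}A_0e^{-aY}$. Then $\bar\partial_z+\tau\tilde P_{\bar z}=\lambda D$, so
\begin{equation}\label{eq:scale}
Au=0\quad\Longrightarrow\quad u_\tau(z):=u(\lambda z)\text{ solves }D_\tau D_\tau^*u_\tau=0\text{ for the potential }\tilde P .
\end{equation}
Put $e=(Q-Q_0)_{\bar Z}$. Then $D=D_0+e$, $D^*=D_0^*+\bar e$, and, with $C$ independent of $\lambda\ge1$,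
\begin{equation}\label{eq:e}
\Delta Q\ge c_1X^{2n-2},\qquad|e|\le C\lambda^{-1}|X|^{2n},\qquad|\bar\partial\bar e|=\tfrac14|\Delta(Q-Q_0)|\le C\lambda^{-1}|X|^{2n-1}.
\end{equation}
The first bound follows from \eqref{eq:Plower}, as $\tau\lambda^{-2}x^{2n-2}=X^{2n-2}$. For the others, differentiate $X^{2n}\mu(X/\lambda,Y/\lambda)$: each derivative that falls on $\mu$ produces a factor $\lambda^{-1}$, and $|\mu(X/\lambda,Y/\lambda)|\le C|X|/\lambda$. The term $\lambda^{-2}X^{2n}|\nabla^2\mu|\le C\lambda^{-2}X^{2n}/r$ is at most $C\lambda^{-1}|X|^{2n-1}$ because $|X|\le2r\lambda$ on the support of $\mu(X/\lambda,Y/\lambda)$.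

\section{Solutions along the curve}\label{sec:perturb}

We seek an exact solution $u=w_0+v$ of $Au=0$ with $w_0$ from \eqref{eq:w0}, that is, $Av=-(A-A_0)w_0$. By \eqref{eq:e} the right side has size $\lambda^{-1}e^{-a_0Y}$. Two difficulties arise. First, the rescaled rectangle has length of order $\lambda$ in $Y$, and $w_0$ varies by a factor $e^{c\lambda}$ over it, so we must solve with exponential weights, i.e.\ invert $A_a=e^{aY}Ae^{-aY}$. The natural weight $a=a_0$ is forbidden: there $A_{0,a}$ is not bounded below, since $\mathcal L(\zeta_0)$ has a kernel. We avoid this resonance by splitting the right side at $Y=0$ and using a smaller weight above and a larger one below. Second, $A$ is close to $A_0$ only for bounded $X$. For large $|X|$ we use instead that $\Delta Q$ is large, which is why we arranged \eqref{eq:Plower}.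

Since $N$ has countably many zeros, we can fix
\[
0<a_1<a_0<a_2
\]
such that $a_1,a_2$ are not imaginary parts of zeros of $N$. By the symmetry in Lemma~\ref{lem:N} the same holds for $-a_1,-a_2$. Let $\mathcal W=\{\pm a_1,\pm a_2\}$. Thus $N(\eta+ia)\ne0$ for all $\eta\in\mathbb R$, $a\in\mathcal W$.

\begin{lemma}\label{lem:modelest}
For $a\in\mathcal W$ there is $C_0$ with $\|u\|\le C_0\|A_{0,a}u\|$ for all $u\in C_c^\infty(\mathbb R^2)$.
\end{lemma}

\begin{proof}
Conjugation by $e^{aY}$ turns $\partial_Y$ into $\partial_Y-a$, which after Fourier transform in $Y$ is multiplication by $i\eta-a=i(\eta+ia)$. By \eqref{eq:L}, $A_{0,a}$ becomes $\mathcal L(\eta+ia)$. By Plancherel it suffices to find $C_0$ with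
\begin{equation}\label{eq:Lest}
\|f\|\le C_0\|\mathcal L(\eta+ia)f\|\qquad(f\in C_c^\infty(\mathbb R),\ \eta\in\mathbb R).
\end{equation}
Let $\zeta=\eta+ia$, so $\Phi_\zeta'=\Phi_\eta'-ia$ with $\Phi_\eta'=2nX^{2n-1}-\eta$ real, and let $g=(\partial_X-\Phi_\eta')f$. Then $4\langle\mathcal L(\zeta)f,f\rangle=\langle(\partial_X-\Phi_\zeta')f,(\partial_X-\overline{\Phi_\zeta'})f\rangle=\langle g+iaf,g-iaf\rangle$. The cross terms add up to an imaginary number, so
\begin{equation}\label{eq:ReL}
4\operatorname{Re}\langle\mathcal L(\zeta)f,f\rangle=\|g\|^2-a^2\|f\|^2=\|f'\|^2+\int\bigl((\Phi_\eta')^2+\Phi_\eta''\bigr)|f|^2-a^2\|f\|^2 ,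
\end{equation}
where we integrated $-2\operatorname{Re}\int\Phi_\eta'f'\bar f=-\int\Phi_\eta'(|f|^2)'$ by parts.

\emph{Large $|\eta|$.} If $|2nX^{2n-1}|\le|\eta|/2$, then $(\Phi_\eta')^2\ge\eta^2/4$. Otherwise $\Phi_\eta''=2n(2n-1)X^{2n-2}\ge c|\eta|^{(2n-2)/(2n-1)}$. As $n\ge2$, $\inf_X((\Phi_\eta')^2+\Phi_\eta'')\to\infty$ as $|\eta|\to\infty$. So there is $\eta_0$ such that for $|\eta|\ge\eta_0$ the right side of \eqref{eq:ReL} is at least $\|f\|^2$, and \eqref{eq:Lest} holds.

\emph{$|\eta|\le\eta_0$.} If \eqref{eq:Lest} fails for these $\eta$ with every $C_0$, there are $\eta_j\to\eta$ and $f_j\in C_c^\infty(\mathbb R)$ with $\|f_j\|=1$ and $\|\mathcal L(\eta_j+ia)f_j\|\to0$. By \eqref{eq:ReL} and $\Phi_{\eta_j}''\ge0$, the quantities $\|f_j'\|^2+\int(\Phi_{\eta_j}')^2|f_j|^2$ are bounded, and $(\Phi_{\eta_j}')^2\to\infty$ as $|X|\to\infty$ uniformly in $j$. By Rellich's theorem on bounded intervals and the uniform control of the tails, a subsequence converges in $L^2$ to some $f$ with $\|f\|=1$. Testing against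 $C_c^\infty$ functions, $\mathcal L(\eta+ia)f=0$ as a distribution, so $f$ is a smooth solution of this ordinary differential equation in $L^2$. By Lemma~\ref{lem:ode}, $N(\eta+ia)=0$, contradicting $a\in\mathcal W$.
\end{proof}

\begin{proposition}\label{prop:est}
There are $C,\lambda_0\geq 1$ such that for $a\in\mathcal W$ and $\lambda\ge\lambda_0$: $\|u\|\le C\|A_au\|$ for all $u\in C_c^\infty(\mathbb R^2)$, and for every $g\in L^2(\mathbb R^2)$ there is $v\in L^2(\mathbb R^2)$ with $A_av=g$ in the sense of distributions and $\|v\|\le C\|g\|$.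
\end{proposition}

\begin{proof}
Since $A_{-a}$ is the formal adjoint of $A_a$ and $-a\in\mathcal W$, solvability follows from the estimate by Lemma~\ref{lem:dual}. As $\mathcal W$ is finite, we may fix $a$. The idea for the estimate is to use Lemma~\ref{lem:modelest} for $|X|\le2R$ and the size of $\Delta Q$ for $|X|\ge R/2$, where $R$ is large but independent of $\lambda$. Write $\alpha=\|A_au\|$, $\nu=\|u\|$. Constants $C$ depend neither on $R\ge1$ nor on $\lambda\ge1$; constants $C_R$ may depend on $R$. Let $\chi=\chi_1(X/R)$, which is $1$ for $|X|\le R$ and $0$ for $|X|\ge2R$, and let $\psi=\psi_1(X/R)$ be smooth with $0\le\psi\le1$, $\psi=0$ for $|X|\le R/2$, $\psi=1$ for $|X|\ge R$.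

\emph{Outer region.} Let $S=\|D^*(\psi u)\|^2$. By \eqref{eq:ReAa} and Lemma~\ref{lem:loc} (the cutoff depends on $X$ only),
\[
S\le\alpha\nu+CR^{-2}\nu^2+\tfrac{a^2}4\|\psi u\|^2 .
\]
By \eqref{eq:energy} and \eqref{eq:e}, $S\ge\|D(\psi u)\|^2+\frac{c_1}2(R/2)^{2n-2}\|\psi u\|^2$. As $n\ge2$, there is $R_0\geq 1$ such that $\frac{a^2}4\|\psi u\|^2\le\frac12S$ for $R\ge R_0$. Hence, for $R\ge R_0$,
\begin{equation}\label{eq:outer}
\|D(\psi u)\|^2\le S\le2\alpha\nu+CR^{-2}\nu^2,\qquad\|\psi u\|\le CR^{1-n}\bigl(\sqrt{\alpha\nu}+R^{-1}\nu\bigr).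
\end{equation}
From now on $R\ge R_0$.

\emph{Commutator.} By \eqref{eq:cutcomm}, $[A_a,\chi]u$ is supported in $R\le|X|\le2R$, where $\psi=1$, so that $u$, $M_au$, $D_au$ may be replaced by $\psi u$, $M_a(\psi u)$, $D_a(\psi u)$. The derivatives of $\chi$ contribute $R^{-1}$ or $R^{-2}$. With \eqref{eq:outer},
\[
\|[A_a,\chi]u\|\le CR^{-1}\bigl(\sqrt S+\|\psi u\|\bigr)\le CR^{-1}\bigl(\sqrt{\alpha\nu}+R^{-1}\nu\bigr).
\]

\emph{Perturbation.} Since $A_{0,a}=(D_a-e)(M_a-\bar e)$,
\[
(A_a-A_{0,a})w=\bar eD_aw+(\bar\partial\bar e)w+eM_aw-|e|^2w .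
\]
For $w=\chi u$, supported in $|X|\le2R$, \eqref{eq:e} bounds the norm of this by $C_R\lambda^{-1}(\|Dw\|+\|D^*w\|+\|w\|)$. By \eqref{eq:energy} $\|Dw\|\le\|D^*w\|$, and by \eqref{eq:ReAa} and Lemma~\ref{lem:loc} $\|D^*w\|^2\le\alpha\nu+C\nu^2$. So $\|(A_a-A_{0,a})\chi u\|\le C_R\lambda^{-1}(\alpha+\nu)$.

\emph{Conclusion.} Apply Lemma~\ref{lem:modelest} to $\chi u$, with $A_{0,a}\chi u=\chi A_au+[A_a,\chi]u-(A_a-A_{0,a})\chi u$:
\[
\|\chi u\|\le C\bigl(\alpha+R^{-1}\sqrt{\alpha\nu}+R^{-2}\nu\bigr)+C_R\lambda^{-1}(\alpha+\nu).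
\]
As $1-\chi\le\psi$, we have $\nu\le\|\chi u\|+\|\psi u\|$, and with \eqref{eq:outer}
\[
\nu\le C\alpha+C\sqrt{\alpha\nu}+\bigl(CR^{-2}+CR^{-n}+C_R\lambda^{-1}\bigr)\nu+C_R\lambda^{-1}\alpha .
\]
Use $C\sqrt{\alpha\nu}\le\frac14\nu+C^2\alpha$, then choose $R\ge R_0$ with $CR^{-2}+CR^{-n}\le\frac14$, and finally $\lambda_0\ge1$ with $C_R\lambda_0^{-1}\le\frac14$. This gives $\nu\le C\alpha$, with a new $C$, for $\lambda\ge\lambda_0$.
\end{proof}

\begin{proposition}\label{prop:sol}
For $\lambda\ge\lambda_0$ there is $u\in C^\infty(\mathbb R^2)$ with $Au=0$ and $u=w_0+v_++v_-$, where, with $C$ independent of $\lambda$,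
\[
\|e^{a_1Y}v_+\|\le C/\lambda,\qquad\|e^{a_2Y}v_-\|\le C/\lambda .
\]
\end{proposition}

\begin{proof}
Since $A=(D_0+e)(D_0^*+\bar e)$, put
\[
g=-(A-A_0)w_0=-\bigl[\bar eD_0w_0+(\bar\partial\bar e)w_0+eD_0^*w_0+|e|^2w_0\bigr].
\]
By \eqref{eq:e} and the decay of $f_0,f_0'$, $|g|\le C\lambda^{-1}(1+|X|)^{4n}e^{-X^{2n}/2}e^{-a_0Y}$. Let $g_+=g1_{Y>0}$, $g_-=g1_{Y\le0}$. Because $a_1<a_0<a_2$, $e^{a_1Y}g_+$ and $e^{a_2Y}g_-$ have norm at most $C/\lambda$. By Proposition~\ref{prop:est} there are $V_\pm$ with
\[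
A_{a_1}V_+=e^{a_1Y}g_+,\qquad A_{a_2}V_-=e^{a_2Y}g_-,\qquad\|V_\pm\|\le C/\lambda .
\]
Then $v_+=e^{-a_1Y}V_+$ and $v_-=e^{-a_2Y}V_-$ satisfy $Av_\pm=g_\pm$ in the sense of distributions, and, since $A_0w_0=0$, $Au=(A-A_0)w_0+g=0$. As $u\in L^2_{\mathrm{loc}}$ and $A$ is elliptic with smooth coefficients, $u$ is smooth.
\end{proof}

\begin{proposition}\label{prop:utau}
Let $u_\tau(z)=u(\lambda z)$, with $\lambda=\tau^{1/2n}$ and $u$ from Proposition~\ref{prop:sol}. For large $\tau$, $D_\tau D_\tau^*u_\tau=0$ on $\mathcal R$ for the potential $P_1$, and, with $c,C>0$ independent of $\tau$,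
\begin{align}
\|u_\tau\|_{L^2(\mathcal R)}&\le Ce^{a_2\ell_-\lambda},\label{eq:up}\\
\|u_\tau\|_{L^2(\{|z|<1/\lambda\})}&\ge c\lambda^{-1},\qquad \sup_{|z|\le1/\lambda}|u_\tau|\ge c,\label{eq:low}\\
\|u_\tau\|_{L^2(\mathcal R\cap\{y>s\})}&\le Ce^{-a_1s\lambda}\qquad(0<s<\ell_+).\label{eq:dec}
\end{align}
\end{proposition}

\begin{proof}
The equation is \eqref{eq:scale}, because $\tilde P=P_1$ on $\mathcal R$. On $\mathcal R$ we have $Y>-\ell_-\lambda$, where the weights $e^{-a_jY}$, $j=0,1,2$, are at most $e^{a_2\ell_-\lambda}$; on $y>s$ we have $Y>s\lambda$, where they are at most $e^{-a_1s\lambda}$. Writing $|v_+|=e^{-a_1Y}|e^{a_1Y}v_+|$, $|v_-|=e^{-a_2Y}|e^{a_2Y}v_-|$ and integrating $|w_0|^2=e^{-2a_0Y}|f_0|^2$ over the half-planes, we get \eqref{eq:up} and \eqref{eq:dec}; the scaling contributes a factor $\lambda^{-1}\le1$. On $|Z|<1$ all weights are bounded above and below, so for large $\lambda$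
\[
\|u_\tau\|_{L^2(\{|z|<1/\lambda\})}=\lambda^{-1}\|u\|_{L^2(|Z|<1)}\ge\lambda^{-1}\bigl(\|w_0\|_{L^2(|Z|<1)}-C/\lambda\bigr)\ge c\lambda^{-1},
\]
since $f_0$ vanishes on no interval. The disc has area $\pi\lambda^{-2}$, which gives the lower bound for the supremum.
\end{proof}

We transport $u_\tau$ back to $\Omega$ by
\begin{equation}\label{eq:uprime}
u_\tau'=(e^{i\tau\kappa}u_\tau)\circ\Psi^{-1}\quad\text{on }\Psi(\mathcal R),\qquad D_\tau D_\tau^*u_\tau'=0 .
\end{equation}
As $\Psi$ is biholomorphic near $\overline{\mathcal R}$ and $|e^{i\tau\kappa}|=1$, the estimates of Proposition~\ref{prop:utau} hold for $u'_\tau$ on the image sets, up to constant factors.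

\section{Proof of Theorem A}\label{sec:A}

``If'' was proved in Section~\ref{sec:isolated}. For ``only if'', suppose some zero of $F$ is not isolated. In the coordinates of Lemma~\ref{lem:branch} there is a compact arc $\gamma([t_1,t_2])$, $[t_1,t_2]\subset(0,\delta)$, to which Lemma~\ref{lem:normal} applies with any $t_p\in(t_1,t_2)$. Let $U=\Psi(\mathcal R)$ and $K=\Psi(\{|\zeta|\le\epsilon\})\subset U$ with a small $\epsilon>0$. By \eqref{eq:uprime}, \eqref{eq:up} and \eqref{eq:low}, the functions $u_\tau'$ are solutions on $U$ with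
\[
\|u_\tau'\|_{L^2(U)}\le Ce^{a_2\ell_-\tau^{1/2n}},\qquad\sup_K|u_\tau'|\ge c\qquad(\tau\text{ large}).
\]
For $u=u_\tau'/\|u_\tau'\|_{L^2(U)}$ we get $\sup_K|u|\ge c'e^{-a_2\ell_-\tau^{1/2n}}$ with $\frac1{2n}\le\frac14<1$. This is not bounded by $Ce^{-\varepsilon\tau}$ for any $C<\infty$, $\varepsilon>0$, so solutions are not exponentially small. \qed

\section{Proof of Theorem B}\label{sec:B}

``If'' was proved in Section~\ref{sec:isolated}. Let $z_0$ be an accumulation point of $\mathcal Z$. The new difficulty is that the neighborhood $U$ is prescribed and contains $z_0$, where the zero set may be singular, while $u'_\tau$ lives only in a thin strip along one branch $\gamma$. So we must cut off and correct. The orientation in Lemma~\ref{lem:normal} was chosen for this: $u'_\tau$ decays along $\gamma$ toward $z_0$, where we cut, and grows in the outward direction, where the strip leaves the domain and no cut is needed (Figure~\ref{fig}). On the sides of the strip $\Delta P$ is positive and Lemma~\ref{lem:agmon}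 makes $u_\tau'$ small.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.35]
\draw[line width=16pt,gray!30] (0.5,0.3) .. controls (1.1,0.7) and (2.0,0.6) .. (2.8,1.0);
\draw[thick] (0,0) .. controls (0.2,0) and (0.35,0.2) .. (0.5,0.3) .. controls (1.1,0.7) and (2.0,0.6) .. (2.8,1.0);
\draw[dashed] (0,0) circle (1.6);
\draw (0,0) circle (2);
\fill (0,0) circle (1.3pt) node[below left] {$z_0$};
\fill (1.11,0.552) circle (1.3pt) node[below=8pt] {$p$};
\fill (2.8,1.0) circle (1.3pt) node[right] {$\gamma(\delta/2)$};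
\fill (0.5,0.3) circle (1.3pt) node[above left] {$\gamma(t_p/2)$};
\node at (-1.05,-0.75) {$U$};
\node at (-1.75,1.45) {$B$};
\end{tikzpicture}
\caption{The disc $B$ centered at the accumulation point $z_0$, a neighborhood $U\subset B$ of $z_0$ (dashed), and a branch $\gamma$ of zeros of $\Delta P$ running into $z_0$. The solution $u_\tau'$ lives in the gray strip around $\gamma$ between $\gamma(t_p/2)$ and $\gamma(\delta/2)\notin\overline B$. It has size about $1$ near $p$ and decays along $\gamma$ toward $z_0$. It is cut off near the inner end and near the long sides of the strip; the outer end of the strip lies outside $B$.}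
\label{fig}
\end{figure}

\begin{proof}[Proof of ``only if'' and of the last assertion]
Use the coordinates of Lemma~\ref{lem:branch}, so $z_0=0$. Choose $\rho_0<|\gamma(\delta/2)|$ with $\overline B\subset\Omega$, where $B=B(0,\rho_0)$. Let $U\subset B$ be any neighborhood of $0$ and $K\subset U$ any compact set containing a neighborhood of $0$. Choose $t_p\in(0,\delta/2)$ with $p=\gamma(t_p)\in\operatorname{int}K$. Apply Lemma~\ref{lem:normal} on $[t_p/4,3\delta/4]$, and define $\ell_\pm$ by
\[
\Psi(-i\ell_-)=\gamma(\delta/2)\notin\overline B,\qquad\Psi(i\ell_+)=\gamma(t_p/2);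
\]
then $0<\ell_\pm<L_\pm$. By continuity there is $\eta_1\in(0,\ell_-)$ such that, after decreasing $r$ in Section~\ref{sec:scaling},
\begin{equation}\label{eq:exit}
\Psi\bigl(\{|x|\le r,\ -\ell_-\le y\le-\ell_-+\eta_1\}\bigr)\cap\overline B=\emptyset .
\end{equation}
With these choices of $\ell_\pm$ and $r$, let $u_\tau$ and $u_\tau'$ be as in Section~\ref{sec:perturb}.

\emph{Cutoff.} Let $\Theta=\theta_1(x)\theta_2(y)$ with smooth $0\le\theta_j\le1$, where $\theta_1=1$ for $|x|\le r/3$ and $\theta_1=0$ for $|x|\ge2r/3$, and $\theta_2=1$ for $y\le\ell_+/3$ and $\theta_2=0$ for $y\ge2\ell_+/3$. Put $w=(\Theta\circ\Psi^{-1})u_\tau'$ on $B\cap\Psi(\mathcal R)$ and $w=0$ elsewhere in $B$. By \eqref{eq:exit}, inside $B$ the function $\Theta\circ\Psi^{-1}$ is supported in the compact subset $\Psi(\{|x|\le\frac{2r}3,\,-\ell_-+\eta_1\le y\le\frac{2\ell_+}3\})$ of $\Psi(\mathcal R)$, so $w\in C^\infty(B)$.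

\emph{The error.} Let $G=A_\tau w$ on $B$. By \eqref{eq:conf} and \eqref{eq:gauge}, $G\circ\Psi=|\Psi'|^{-2}e^{i\tau\kappa}g$ at the points of $\mathcal R$ that $\Psi$ maps into $B$, with $g=D_\tau D_\tau^*(\Theta u_\tau)$ formed with the potential $P_1$ on $\mathcal R$; and $G=0$ on $B\setminus\Psi(\mathcal R)$. By \eqref{eq:cutcomm}, $|g|\le C(|u_\tau|+|D_\tau u_\tau|+|D_\tau^*u_\tau|)$, and at points that $\Psi$ maps into $B$ it is supported in $E_1\cup E_2$, where
\[
E_1=\{\tfrac r3\le|x|\le\tfrac{2r}3,\ -\ell_-+\eta_1\le y\le\tfrac{2\ell_+}3\},\qquad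
E_2=\{|x|\le\tfrac{2r}3,\ \tfrac{\ell_+}3\le y\le\tfrac{2\ell_+}3\}
\]
are compact subsets of $\mathcal R$. Choose compact neighborhoods $E_1^\sharp\subset V:=\mathcal R\cap\{|x|>r/4\}$ of $E_1$ and $E_2^\sharp\subset\mathcal R\cap\{y>\ell_+/4\}$ of $E_2$. By \eqref{eq:cacc2} with $Q=\tau P_1$ on $\mathcal R$,
\[
\|G\|_{L^2(B)}\le C\bigl(\|u_\tau\|_{L^2(E_1^\sharp)}+\|u_\tau\|_{L^2(E_2^\sharp)}\bigr).
\]
By \eqref{eq:dec}, $\|u_\tau\|_{L^2(E_2^\sharp)}\le Ce^{-a_1\ell_+\lambda/4}$. On $V$ we have $\Delta P_1\ge c_1(r/4)^{2n-2}$, so \eqref{eq:energy} gives $\|D_\tau^*\varphi\|\ge c\sqrt\tau\,\|\varphi\|$ for $\varphi\in C_c^\infty(V)$. Lemma~\ref{lem:agmon} and \eqref{eq:up} give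
\[
\|u_\tau\|_{L^2(E_1^\sharp)}\le Ce^{-c\sqrt\tau}\|u_\tau\|_{L^2(\mathcal R)}\le Ce^{-c\sqrt\tau+a_2\ell_-\lambda}\le C'e^{-c\lambda/2},
\]
because $\lambda=\tau^{1/2n}\le\tau^{1/4}$ is much smaller than $\sqrt\tau$. Hence $\|G\|_{L^2(B)}\le Ce^{-c\lambda}$ with a new $c>0$.

\emph{Correction.} For $\varphi\in C_c^\infty(B)$, the Poincar\'e inequality on $B$ and Lemma~\ref{lem:sub}(ii) give
\[
\|\varphi\|^2\le C\|\nabla|\varphi|\|^2\le4C\|D_\tau^*\varphi\|^2=4C\langle A_\tau\varphi,\varphi\rangle ,
\]
so $\|\varphi\|\le4C\|A_\tau\varphi\|$, with $C$ independent of $\tau$. As $A_\tau$ is formally self-adjoint, Lemma~\ref{lem:dual} gives $v\in L^2(B)$ with $A_\tau v=G$ and $\|v\|\le4C\|G\|\le C'e^{-c\lambda}$; $v$ is smooth because $G$ is. Then $\tilde u=w-v$ satisfies $A_\tau\tilde u=0$ on $B$ and, by \eqref{eq:up}, $\|\tilde u\|_{L^2(U)}\le\|\tilde u\|_{L^2(B)}\le Ce^{C\lambda}$.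

\emph{Lower bound.} For large $\tau$ the set $\Psi(\{|\zeta|<1/\lambda\})$ lies in $K$, as $p\in\operatorname{int}K$, and $\Theta=1$ on $\{|\zeta|<1/\lambda\}$. By \eqref{eq:low},
\[
\|\tilde u\|_{L^2(\Psi(\{|\zeta|<1/\lambda\}))}\ge c\lambda^{-1}-C'e^{-c\lambda}\ge c'\lambda^{-1}.
\]
This set has area at most $C\lambda^{-2}$, so $\sup_K|\tilde u|\ge c''>0$. After normalization $\sup_K|u|\ge ce^{-C\tau^{1/2n}}$ for all large $\tau$, with $2n\ge4$, so \eqref{eq:def} fails for $(U,K)$. Since $U\subset B$ and $K$ were arbitrary, Theorem B follows.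
\end{proof}

\section{Proof of Theorem C}\label{sec:C}

Let $p,\rho,h,m$ be as in Theorem C. Apply Lemma~\ref{lem:normal} to a short arc of $\{\rho=0\}$ with $\Psi(0)=p$, and let $U$ be any neighborhood of $p$ with $U\subset\Psi(\mathcal R)$. Here $\lambda=\tau^{1/2n}=\tau^{1/(m+2)}$. Let $K\subset U$ be compact and contain a neighborhood of $p$.

\emph{Lower bound.} The functions $u_\tau'$ of \eqref{eq:uprime}, restricted to $U$, have norm at most $Ce^{a_2\ell_-\lambda}$ by \eqref{eq:up}. For large $\tau$ we have $K\supset\Psi(\{|\zeta|\le1/\lambda\})$, so $\sup_K|u_\tau'|\ge c$ by \eqref{eq:low}. Normalize.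

\emph{Upper bound.} The idea is that $\|D_\tau^*\varphi\|/\|\varphi\|$ is bounded below on $U$ by a multiple of $\lambda$, the reciprocal of the width of the region around the curve in which the model solution is concentrated; Lemma~\ref{lem:agmon} then gives decay $e^{-c\lambda}$. By \eqref{eq:conf} and \eqref{eq:gauge}, which change $L^2$ norms by bounded factors only and leave suprema unchanged, we may work in the coordinates of Lemma~\ref{lem:normal}, with $U\subset\mathcal R$, potential $P_1$ and $\Delta P_1\ge c_1x^m$.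

We first show that for Lipschitz $f$ with compact support in $\mathbb R$
\begin{equation}\label{eq:1d}
\int_{\mathbb R}\bigl(|f'|^2+\tau x^m|f|^2\bigr)dx\ge\tfrac1{12}\lambda^2\int_{\mathbb R}|f|^2\,dx .
\end{equation}
If $f(x)=g(\lambda x)$, each of the terms $\int|f'|^2$, $\tau\int x^m|f|^2$, $\lambda^2\int|f|^2$ is $\lambda$ times the corresponding term for $g$ with $\tau=\lambda=1$. So let $\tau=1$. First, $\int_{|x|\ge1}|f|^2\le\int x^m|f|^2$. For $x\in[-1,1]$ and $x'\in[1,2]$, the Cauchy--Schwarz inequality on $[x,x']$, of length at most $3$, gives $|f(x)|^2\le2|f(x')|^2+6\int|f'|^2$. Integrating over $x$ and $x'$,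
\[
\int_{-1}^1|f|^2\le4\int_1^2|f|^2+12\int|f'|^2\le4\int x^m|f|^2+12\int|f'|^2 .
\]
Adding up, $\int|f|^2\le5\int x^m|f|^2+12\int|f'|^2$, which implies \eqref{eq:1d}.

Now let $\varphi\in C_c^\infty(U)$. Lemma~\ref{lem:sub}(ii) and \eqref{eq:energy} with $Q=\tau P_1$, then \eqref{eq:1d} applied to $|\varphi(\cdot,y)|$ for each $y$, give
\[
2\|D_\tau^*\varphi\|^2\ge\tfrac14\int|\partial_x|\varphi||^2+\tfrac{c_1\tau}2\int x^m|\varphi|^2\ge c\,\lambda^2\|\varphi\|^2 .
\]
So Lemma~\ref{lem:agmon} applies on $V=U$ with $\beta=(c/2)^{1/2}\lambda$. Let $K_1\subset U$ be compact with $K\subset\operatorname{int}K_1$. If $A_\tau u=0$ on $U$ and $\|u\|_{L^2(U)}\le1$, then $\|u\|_{L^2(K_1)}\le Ce^{-c'\lambda}$. As $|u|^2$ is subharmonic, the mean value inequality on discs of a fixed radius centered on $K$ and contained in $K_1$ gives $\sup_K|u|\le C'e^{-c'\lambda}$ for all $\tau\ge1$. \qed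

\begin{remark}
The upper bound argument also works for $m=0$ and then gives $e^{-c\sqrt\tau}$, which is weaker than Fact~\ref{fact}. For $m\ge2$ it is sharp. The difference lies in the lower bound, which needs a zero of $N$: for $m=0$, that is $n=1$, the function $N(\zeta)=\sqrt{\pi/2}\,e^{\zeta^2/2}$ has none.
\end{remark}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book, the source of the problem (Conjecture 3.4).
\end{thebibliography}

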